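# A triangle with many common neighbors: an elliptic quadric against the bound $8n+10$

## 1. The bound $8n+10$ and its small cases

For graphs $G$ and $H$, the *join* $G+H$ is the disjoint union of $G$ and $H$ together with all edges between them. Let $K_m$ be the complete graph and $\overline{K}_n$ the empty graph, on $m$ and $n$ vertices. So $K_3+\overline{K}_n$ is a triangle plus $n$ further vertices, each adjacent to all three vertices of the triangle. The Ramsey number $r(G)$ is the least $p$ such that every two-coloring of the edges of $K_p$ has a copy of $G$ in one of the two colors. The copy need not be induced, so edges between the $n$ further vertices may have any color. Write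
$$r_n=r(K_3+\overline{K}_n).$$

How large is $r_n$? Color the edges of $K_p$ by fair coins. A given vertex sends three edges of the right color to a given monochromatic triangle with probability $1/8$. So a typical monochromatic triangle has about $p/8$ *extensions*, that is, vertices joined to it entirely in its own color. To keep every triangle below $n$ extensions one expects to need $p\le 8n$ or so. The natural guess is $r_n\le 8n+\text{constant}$. The precise form studied here is the following.

**Conjecture 1.** $r(K_3+\overline{K}_n)\le 8n+10$ for every positive integer $n$.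

We test the guess, first by replacing the triangle with something smaller.

**A single vertex.** We have $r(K_1+\overline{K}_n)\le 2n$: a vertex of $K_{2n}$ has $2n-1$ incident edges, so $n$ of them share a color. The constant $2$ is the one the coin heuristic predicts.

**An edge.** The heuristic predicts $4n$, and $r(K_2+\overline{K}_n)\le 4n+2$ holds for all $n$. Here is a proof. Color $K_p$ with $p=4n+2$, and suppose that every edge lies in at most $n-1$ monochromatic triangles. A triangle that is not monochromatic has exactly two vertices at which its two edges differ in color. So if the vertex $v$ has $\rho_v$ red and $\beta_v$ blue edges, the number of non-monochromatic triangles is $\frac12\sum_v\rho_v\beta_v$. Since $\rho_v+\beta_v=4n+1$, we have $\rho_v\beta_v\le 2n(2n+1)$. The number $M$ of monochromatic triangles therefore satisfies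
$$M\ \ge\ \binom p3-\frac p2\cdot 2n(2n+1)=p\,n\left[\frac{2(4n+1)}{3}-(2n+1)\right]=\frac{p\,n(2n-1)}3 .$$
On the other hand $3M\le (n-1)\binom p2=\frac p2(n-1)(4n+1)$. Together these give $4n^2-2n\le (n-1)(4n+1)=4n^2-3n-1$, which is false.

**A triangle, $n=1$.** Here $K_3+\overline{K}_1=K_4$, and $r(K_4)=18$ is classical. So Conjecture 1 holds at $n=1$, with equality. The lower bound can be checked by hand. On the integers mod $17$, color $xy$ red if $x-y$ is a nonzero square, that is, if $x-y\in\{\pm1,\pm2,\pm4,\pm8\}$, and blue otherwise. Translations and multiplications by squares preserve the colors, so a red $K_4$ could be moved to contain $0$ and $1$. Its other two vertices $x$ would have $x$ and $x-1$ both squares, so $x\in\{2,9,16\}$. But the differences of these are $7,7,14$, none of them a square. Multiplication by $3$ exchanges the colors, so there is no blue $K_4$ either.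

**A triangle, $n=2$.** The bound $r(K_3+\overline{K}_2)<26=8\cdot 2+10$ is among the known results, so the conjecture holds at $n=2$.

The pattern $2n$, $4n+2$, $8n+10$ looks convincing. But the proof for an edge does not carry over. It rests on the fact that the numbers $\rho_v,\beta_v$ determine the number of monochromatic triangles. They do not determine the number of monochromatic $K_4$. On $8$ vertices, let the red graph be either an $8$-cycle or two disjoint $4$-cycles. All red degrees are $2$ in both cases, and there is no red $K_4$. The blue copies of $K_4$ are the independent $4$-sets of the red graph. The $8$-cycle has $2$ of them; two $4$-cycles have $2\cdot 2=4$.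

The known results for triangles are these. For every $\varepsilon>0$ there is $n_0(\varepsilon)$ such that $(8-\varepsilon)n\le r_n\le 32n$ for all $n\ge n_0(\varepsilon)$. Also $r_n\le 16n+10$ for all $n$. Moreover Conlon (*The Ramsey number of books*, Adv. Combin. 2019) proved $r_n=(8+o(1))n$. So the leading constant $8$ is right. The guess fails in the next term.

**Theorem 1.** For an integer $d\ge 2$ put $q=2^d$, $\lambda=\sqrt{13.5\,q\ln q}$ and $n_d=\lfloor q^2/8-q/32+\lambda\rfloor+1$. Then
$$r_{n_d}\ \ge\ q^2+1\ \ge\ 8n_d+\frac q4-8\sqrt{13.5\,q\ln q}-7 .$$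
Consequently: (a) $r_{n_d}>8n_d+10$ for every $d\ge 18$, so Conjecture 1 is false; (b) $\displaystyle\limsup_{n\to\infty}\frac{r_n-8n}{\sqrt n}\ge\frac1{\sqrt2}$.

**Theorem 2.** For all sufficiently large $d$ and every integer $n$ with $(1-10^{-6}/d)\,4^d\le 8n\le 4^d-2^d/5$,
$$r_n>8n+\tfrac12\sqrt n .$$
Hence, for some $c>0$ and all large $x$, at least $cx/\log x$ of the integers $n\le x$ violate Conjecture 1.

So the conjecture fails for infinitely many $n$, and $r_n-8n$ is not bounded above. These theorems do not determine the order of $r_n-8n$, and they do not show that the conjecture fails for all large $n$.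

## 2. What a coloring has to achieve, and why fair coins miss it

A two-coloring of $K_p$ in which every monochromatic triangle has at most $n-1$ extensions shows that $r_n\ge p+1$. To contradict $8n+10$, every monochromatic triangle must have noticeably *fewer* than $p/8$ extensions.

We use one tool from probability throughout.

**Hoeffding's inequality.** Let $S$ be a sum of independent random variables with values in $[0,1]$, of which at most $m\ge1$ are not constant. Then $\Pr(S>\mathbb E S+t)\le e^{-2t^2/m}$ for $t>0$.

Try fair coins first. For a fixed triple and a fixed color, the number of vertices joined to the triple in that color is a sum of $p-3$ independent indicators with mean $(p-3)/8$. With $t=\sqrt{1.5\,p\ln p}$ the failure probability is at most $p^{-3}$. There are fewer than $p^3/3$ choices of triple and color. So some coloring has at most $\frac p8+\sqrt{1.5\,p\ln p}$ extensions everywhere. This gives $r_n\ge 8n-O(\sqrt{n\ln n})$. The mean is $p/8$ up to a constant, and the fluctuation term has the wrong sign. We need colorings that push the mean down by more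 than the fluctuation costs.

To look for one, let the vertex set be a finite vector space $V$ over $\mathbb F_2$, of size $q^2$. Color each edge $xy$ independently by $\xi_{xy}\in\{1,-1\}$, with $\mathbb E\,\xi_{xy}=\mu(x+y)$ for a function $\mu:V\to[-1,1]$. (Over $\mathbb F_2$ we have $x+y=x-y$, and $x+y\ne0$ for an edge.) Set $\mu(0)=1$ by convention. For a triple $T=\{a,b,c\}$ of distinct vertices and a sign $s=\pm1$ let
$$X_s(T)=\#\{x\notin T:\ \xi_{xa}=\xi_{xb}=\xi_{xc}=s\}.$$
If $T$ is monochromatic of color $s$, this is its number of extensions. The variable $X_s(T)$ does not involve the edges inside $T$. For $x\notin T$ the three edges $xa,xb,xc$ are independent, and $\Pr(\xi_{xv}=s)=\frac12(1+s\mu(x+v))$. Hence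
$$\mathbb E X_s(T)=\frac18\sum_{x\notin T}\ \prod_{v\in T}\bigl(1+s\mu(x+v)\bigr).$$
The products are nonnegative and at most $8$, so including the three terms $x\in T$ adds between $0$ and $3$ to the right side. Expanding the product (with $s^2=1$, $s^3=s$) and summing over all $x\in V$, we get
$$\mathbb E X_s(T)\le\frac18\bigl[q^2+\Delta\bigr]\le \mathbb E X_s(T)+3,\qquad \Delta=3s\Sigma+C(a+b)+C(b+c)+C(a+c)+s\tau,\tag{1}$$
where
$$\Sigma=\sum_x\mu(x),\qquad C(v)=\sum_x\mu(x)\mu(x+v),\qquad \tau=\sum_x\mu(x+a)\mu(x+b)\mu(x+c).$$
Here the pair sums took the form $\sum_x\mu(x+a)\mu(x+b)=C(a+b)$ after the substitution $x\to x+a$.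

So we want $\Delta$ to be negative, of order $q=\sqrt{|V|}$, for every triple and sign that can occur as a monochromatic triangle.

## 3. A quadratic form with few zeros

A *quadratic form* on an $\mathbb F_2$-space is a homogeneous polynomial of degree $2$ in the coordinates. Its *polar form* is $B(u,v)=Q(u+v)+Q(u)+Q(v)$. This form is bilinear and alternating, and it is *nondegenerate* if only $v=0$ has $B(\cdot,v)=0$. We also use that if $\chi:W\to\{\pm1\}$ is a nontrivial homomorphism on a finite $\mathbb F_2$-space, then $\sum_{w\in W}\chi(w)=0$.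

For $d\ge1$ let $q=2^d$ and $V=\mathbb F_2^{2d}$, with coordinates $x_1,y_1,\dots,x_d,y_d$, so $|V|=q^2$. Let
$$Q=\sum_{i<d}x_iy_i+(x_d^2+x_dy_d+y_d^2),\qquad f(v)=(-1)^{Q(v)} .$$
Squares are additive in characteristic $2$, so $B(u,v)=\sum_{i\le d}(x_iy_i'+y_ix_i')$, which is nondegenerate. The definition of $B$ gives $f(u+v)=f(u)f(v)(-1)^{B(u,v)}$.

**Example ($d=1$).** On $P=\mathbb F_2^2$ the form $x^2+xy+y^2$ is $0$ at the origin and $1$ at the three other points. So $\sum f=1-3=-2=-q$. For $\pi,\pi'\in P$ we have $B(\pi,\pi')=xy'+yx'$, which is $1$ exactly when $\pi,\pi'$ are distinct and nonzero.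

**(F1)** $\sum_x f(x)(-1)^{B(x,u)}=-q\,f(u)$ for every $u$. Since $Q(x)+B(x,u)=Q(x+u)+Q(u)$, the sum equals $f(u)\sum_x f(x)$. And $\sum_xf(x)$ factors over coordinate pairs. Each pair with $x_iy_i$ contributes $3-1=2$, and the last pair contributes $1-3=-2$. So $\sum_x f(x)=2^{d-1}\cdot(-2)=-q$.

**(F2)** $f(x+a)f(x+b)=f(a)f(b)(-1)^{B(x,a+b)}$ for all $x,a,b$. Expand $Q(x+a)+Q(x+b)=2Q(x)+Q(a)+Q(b)+B(x,a)+B(x,b)$. Consequently $\sum_x f(x+a)f(x+b)=0$ for $a\ne b$, because $B$ is nondegenerate.

**(F3)** For all $a,b,c$, not necessarily distinct,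
$$\sum_xf(x+a)f(x+b)f(x+c)=-q\,f(a+b)f(b+c)f(a+c).$$
Substitute $x\to x+a$ and put $\beta=a+b$, $\gamma=a+c$. The sum becomes $\sum_xf(x)f(x+\beta)f(x+\gamma)$. By (F2) it is $f(\beta)f(\gamma)\sum_xf(x)(-1)^{B(x,\beta+\gamma)}$, and by (F1) this is $-q f(\beta)f(\gamma)f(\beta+\gamma)$. Finally $\beta+\gamma=b+c$.

## 4. The quadric coloring gains in one color and loses in the other

Color $xy$ deterministically by $f(x+y)$, so $\mu=f$. Then $\Sigma=-q$, and $C(v)=0$ for $v\ne0$. For a monochromatic triangle of color $s$, (F3) gives $\tau=-q\,s^3=-qs$, so $s\tau=-q$ for both colors. The triple term always helps. In total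
$$\Delta=-3sq-q=\begin{cases}-4q,&s=1,\\ +2q,&s=-1.\end{cases}$$
The trouble is $3s\Sigma$. There are $q$ too many differences of color $-1$, and triangles of that color have too many extensions. For $s=-1$ the terms $x\in T$ vanish, since $1-\mu(0)=0$. So such a triangle has exactly $(q^2+2q)/8$ extensions, above $q^2/8$.

**Example ($q=4$).** On $16$ vertices there are $(16-4)/2=6$ zeros of $Q$, so color $+1$ is $5$-regular and color $-1$ is $10$-regular. In color $+1$ the terms $x\in T$ of the sum contribute $1$ each. A triangle would have $(16-16)/8-3<0$ extensions, so there are no triangles of color $+1$. A triangle of color $-1$ has $(16+8)/8=3$ extensions.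

The remedy seems clear: recolor some edges from $-1$ to $+1$ to reduce $|\Sigma|$. If only $\Sigma$ changed, we would have $\Delta=3s\Sigma-q$, and any $|\Sigma|<q/3$ would do.

## 5. Scattered recoloring: two triangle types cancel

The simplest way to recolor is to treat all differences with $f=-1$ alike. Fix $c>0$, let $\eta=c/q\le 2$, and switch each edge of color $-1$ to $+1$ independently with probability $\eta/2$. Then $\mu=-1+\eta$ where $f=-1$ and $\mu=1$ where $f=1$, that is, $\mu=(1-\frac\eta2)f+\frac\eta2$. From (F1)–(F3), for distinct $a,b,c$ and $v\ne0$, with constants in $O(1)$ depending only on $c$,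
$$\Sigma=-\left(1-\tfrac\eta2\right)q+\tfrac\eta2q^2=\left(\tfrac c2-1\right)q+\tfrac c2,\qquad C(v)=-\left(1-\tfrac\eta2\right)\eta q+\tfrac{\eta^2q^2}4=O(1),$$
$$\tau=-\left(1-\tfrac\eta2\right)^3q\,f(a+b)f(b+c)f(a+c)-3\left(1-\tfrac\eta2\right)\tfrac{\eta^2}4q+\tfrac{\eta^3}8q^2=-q\,f(a+b)f(b+c)f(a+c)+O(1).$$
(The terms of $\tau$ with exactly two factors $f$ vanish by (F2).)

Now look at two types of triangle. *Type A*: all three differences have $f=-1$ and no edge was switched; $s=-1$. *Type B*: $f(a+b)=f(a+c)=1$, $f(b+c)=-1$, and the edge $bc$ was switched to $+1$; $s=1$. Both exist for $q\ge4$. Given $v=b+c$ with $f(v)=-1$, the number of $u$ with $f(u)=f(u+v)=-1$ is $\frac14\sum_u(1-f(u))(1-f(u+v))=\frac14(q^2+2q)>0$. The number with $f(u)=f(u+v)=1$ is $\frac14(q^2-2q)>0$. In neither count does $u\in\{0,v\}$ occur, because $f(0)=1\neq f(v)$. Each such triangle is monochromatic with positive probability, so an argument that treats all possible triangles must handle both types.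

In both types the product of the three values of $f$ is $-1$, so $\tau=q+O(1)$, and
$$\Delta_A=-3\Sigma-q+O(1)=\left(2-\tfrac{3c}2\right)q+O(1),\qquad \Delta_B=3\Sigma+q+O(1)=-\left(2-\tfrac{3c}2\right)q+O(1).$$
These are opposite up to $O(1)$. Whatever $c$ is, one of the two means is at least $q^2/8-O(1)$, and no gain of order $q$ is possible. The reason is that the terms $3s\Sigma+s\tau$ change sign with $s$, and nothing of order $q$ is left over. What can be left over is the even part $C(a+b)+C(b+c)+C(a+c)$. So the recoloring has to make $C(v)$ negative, of order $q$, at the recolored differences $v$.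

## 6. Recoloring inside $W^\perp$

We concentrate the recoloring on a set $F$ of order $q$ differences, nearly closed under addition, so that $C$ feels it. Let $d\ge2$. Let $W$ be the set of vectors supported on the coordinates $x_1,\dots,x_{d-1}$. Then $|W|=q/2$ and $Q=0$ on $W$. Let $P$ be the plane of the coordinates $x_d,y_d$. The space
$$W^\perp=\{v:\ B(w,v)=0\text{ for all }w\in W\}$$
consists of the vectors with $y_1=\dots=y_{d-1}=0$, so $W^\perp=W\oplus P$. For $w,w'\in W$ and $\pi,\pi'\in P$,
$$Q(w+\pi)=Q(\pi),\qquad B(w+\pi,w'+\pi')=B(\pi,\pi').$$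
So on $W^\perp$ everything depends only on the class in $W^\perp/W\cong P$, and there we are in the example $d=1$. Put
$$F=W^\perp\setminus W .$$
This is a union of three cosets of $W$, so $|F|=\frac32q$. Moreover $f=1$ on $W$ and $f=-1$ on $F$.

**Example ($d=2$).** Here $q=4$, $W=\{0,(1,0,0,0)\}$ in the coordinates $(x_1,y_1,x_2,y_2)$, and $W^\perp$ is the set of $8$ vectors with $y_1=0$. The set $F$ has $6$ elements.

**The coloring.** If $x+y\notin F$, set $\xi_{xy}=f(x+y)$. If $x+y\in F$, set $\xi_{xy}=+1$ with probability $\frac14$ and $-1$ with probability $\frac34$, independently for different edges. Thus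
$$\mu=f+\tfrac12\mathbf 1_F,\qquad \mu=-\tfrac12\text{ on }F,\qquad \mu(0)=1,$$
and (1) applies. The sum $\Sigma$ moves from $-q$ to
$$\Sigma=-q+\tfrac12\cdot\tfrac32q=-\tfrac q4.\tag{2}$$

**The character sums over $F$.** Put $A(v)=\sum_{u\in F}(-1)^{B(u,v)}$. Then
$$A(v)=0\ (v\notin W^\perp),\qquad A(v)=\tfrac32q\ (v\in W),\qquad A(v)=-\tfrac q2\ (v\in F).\tag{3}$$
If $v\notin W^\perp$, the character $(-1)^{B(\cdot,v)}$ is nontrivial on $W$ and sums to $0$ over every coset of $W$. If $v\in W$, every term is $1$. If $v\in F$ has class $\pi'\ne0$, the coset $\pi'+W$ contributes $+\frac q2$. The other two cosets in $F$ contribute $-\frac q2$ each.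

**The values of $C$.** For $v\ne0$ expand $C(v)=\sum_x\bigl(f(x)+\frac12\mathbf 1_F(x)\bigr)\bigl(f(x+v)+\frac12\mathbf 1_F(x+v)\bigr)$. The $ff$ part is $0$ by (F2). The two mixed parts are equal (substitute $x\to x+v$), and together they give $\sum_{u\in F}f(u+v)$. So
$$C(v)=\sum_{u\in F}f(u+v)+\tfrac14\#\{u\in F:\ u+v\in F\}.$$
Since $f(u)=-1$ on $F$, we have $\sum_{u\in F}f(u+v)=f(v)\sum_{u\in F}f(u)(-1)^{B(u,v)}=-f(v)A(v)$. By (3) this is $0$, $-\frac32q$, $-\frac q2$ for $v\notin W^\perp$, $v\in W\setminus\{0\}$, $v\in F$ respectively. The count is $0$ for $v\notin W^\perp$, and $\frac32q$ for $v\in W\setminus\{0\}$. For $v\in F$ it is $q$, because two of the three nonzero classes stay nonzero after adding the class of $v$. Hence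
$$C(v)=0\ (v\notin W^\perp),\qquad C(v)=-\tfrac98q\ (v\in W\setminus\{0\}),\qquad C(v)=-\tfrac q4\ (v\in F).\tag{4}$$
This is the negative even part that scattered recoloring lacked.

## 7. Every admissible triple has $\Delta\le -q/4$

Not every pair $(T,s)$ can be a monochromatic triangle, since edges with difference outside $F$ have a fixed color. Call $(T,s)$ *admissible* if each pair of distinct $u,v\in T$ with $u+v\notin F$ satisfies $f(u+v)=s$. In every outcome, a monochromatic triangle $T$ of color $s$ gives an admissible pair $(T,s)$.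

**Proposition.** If $(T,s)$ is admissible, then $\mathbb E X_s(T)\le\frac18\left(q^2-\frac q4\right)$.

*Proof.* By (1) it suffices to show $\Delta\le-\frac q4$. We know $\Sigma$ and $C$; what remains is $\tau$.

**Step 1: expand $\tau$.** The purpose is to isolate the contributions of $F$. From $\mu=f+\frac12\mathbf 1_F$,
$$\tau=\sum_x f(x+a)f(x+b)f(x+c)+\tfrac12S_1+\tfrac14S_2+\tfrac18S_3.\tag{5}$$
Here $S_1$ is the sum over $v\in T$ of $\sum_{x:\,x+v\in F}f(x+v')f(x+v'')$, where $\{v',v''\}=T\setminus\{v\}$. Writing $x=u+v$ with $u\in F$ and applying (F2), this inner sum is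
$$\sum_{u\in F}f(u+v+v')f(u+v+v'')=f(v+v')f(v+v'')A(v'+v'').$$
Next, $S_2$ is the sum over pairs $\{v,v'\}\subset T$, with $v''$ the third vertex, of $\sum_{x:\,x+v,\,x+v'\in F}f(x+v'')$. Finally $S_3=\#\{x:\ x+a,\,x+b,\,x+c\in F\}$. The index set for a pair $v,v'$ is empty unless $v+v'\in W^\perp$, because $v+v'=(x+v)+(x+v')$.

**Step 2: split into cases.** The purpose is to organize triples by how they meet $W^\perp$. Among $a+b,\ b+c,\ a+c$ each is the sum of the other two. So if two of them lie in $W^\perp$, so does the third, and the number of differences in $W^\perp$ is $0$, $1$ or $3$.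

**Step 3, Case I: no difference in $W^\perp$.** The purpose is to check that generic triangles keep the gain of the quadric. All values of $A$ in $S_1$ vanish, and the index sets of $S_2$ and $S_3$ are empty. So $\tau$ is the full $f$-sum. No difference lies in $F$, so admissibility gives $f(a+b)=f(b+c)=f(a+c)=s$, and $\tau=-qs$ by (F3). All three values of $C$ are $0$. With (2),
$$\Delta=-\tfrac34sq-q\le-\tfrac q4 .$$

**Step 4, Case II: exactly one difference in $W^\perp$, say $b+c$.** This is the case that defeated scattered recoloring. In $S_1$ only $f(a+b)f(a+c)A(b+c)$ can be nonzero. In $S_2$ only the pair $b,c$ has a nonempty index set, namely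
$$\{x:\ x+b\in F,\ x+c\in F\}.$$
As $F$ is a union of cosets of $W$, this set is a union of cosets $z+W$ with $z+b\in W^\perp$. On such a coset, since $f(w)=1$,
$$f(z+w+a)=f(z+a)(-1)^{B(w,z+a)}=f(z+a)(-1)^{B(w,a+b)}\qquad(w\in W).$$
The last step uses $z+a=(z+b)+(a+b)$ and $B(w,z+b)=0$. Since $a+b\notin W^\perp$, the character $(-1)^{B(\cdot,a+b)}$ is nontrivial on $W$, and the sum over $w$ is $0$. So $S_2=0$. Also $S_3=0$, because $a+b\notin W^\perp$. Admissibility gives $f(a+b)=f(a+c)=s$, so by (5) and (F3)
$$\tau=-q\,f(b+c)+\tfrac12A(b+c).$$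
If $b+c\in W$, then $b+c\notin F$ and $f(b+c)=1$, so admissibility forces $s=1$. Then $\tau=-q+\frac34q=-\frac q4$, and
$$\Delta=-\tfrac34q-\tfrac98q-\tfrac14q=-\tfrac{17}8q .$$
If $b+c\in F$, then $f(b+c)=-1$ and $\tau=q-\frac q4=\frac34q$. Both signs $s$ are possible, and
$$\Delta=-\tfrac34sq-\tfrac14q+\tfrac34sq=-\tfrac q4 .$$
The odd parts cancel exactly, and the even part $C(b+c)=-\frac q4$ remains.

**Step 5, Case III: all differences in $W^\perp$; computing $\tau$.** The purpose is to reduce $\tau$ to a sum over the four points of $P$. If $x\notin a+W^\perp$, then none of $x+a,x+b,x+c$ lies in $W^\perp$, and $\mu=f$ at all three. Hence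
$$\tau=\sum_{x\in V}f(x+a)f(x+b)f(x+c)-\sum_{x\in a+W^\perp}f(x+a)f(x+b)f(x+c)+\sum_{x\in a+W^\perp}\mu(x+a)\mu(x+b)\mu(x+c).$$
Let $\beta,\gamma\in P$ be the classes of $a+b$ and $a+c$. Writing $x=a+w+\pi$, the middle sum is $\frac q2\sum_{\pi\in P}f(\pi)f(\pi+\beta)f(\pi+\gamma)$. By (F3) for $P$ (the case $d=1$, where the factor is $-2$) it equals
$$\tfrac q2\cdot(-2)f(\beta)f(\gamma)f(\beta+\gamma)=-q\,f(a+b)f(a+c)f(b+c).$$
By (F3) for $V$ the first sum has the same value, so the first two sums cancel. Let $g(0)=1$ and $g(\pi)=-\frac12$ for $\pi\in P\setminus\{0\}$. Then $\mu(w+\pi)=g(\pi)$, and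
$$\tau=\tfrac q2\sum_{\pi\in P}g(\pi)\,g(\pi+\beta)\,g(\pi+\gamma).\tag{6}$$

**Step 6, Case III: evaluating $\Delta$.** The purpose is to run through the possible coincidences among the three classes $0,\beta,\gamma$. These are the classes of $a,b,c$ relative to $a$.

*All classes equal.* All differences lie in $W\setminus\{0\}$, where $f=1$, so $s=1$. The sum in (6) is $1-\frac38=\frac58$, so $\tau=\frac5{16}q$, and
$$\Delta=-\tfrac34q-\tfrac{27}8q+\tfrac5{16}q=-\tfrac{61}{16}q .$$

*Exactly two equal.* Let $\alpha$ be the repeated class and $\alpha'$ the other. The difference between the two vertices of class $\alpha$ lies in $W\setminus\{0\}$, so $s=1$. The other two differences lie in $F$. In (6), $\pi=\alpha$ contributes $1\cdot(-\frac12)$, $\pi=\alpha'$ contributes $\frac14\cdot1$, and the remaining two points contribute $-\frac18$ each. So $\tau=\frac q2\left(-\frac12\right)=-\frac q4$, and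
$$\Delta=-\tfrac34q-\tfrac98q-\tfrac24q-\tfrac14q=-\tfrac{21}8q .$$

*All distinct.* All differences lie in $F$, and both signs are possible. In (6), each of the three classes contributes $1\cdot\frac14$, and the fourth point of $P$ contributes $-\frac18$. So $\tau=\frac q2\left(\frac34-\frac18\right)=\frac5{16}q$, and
$$\Delta=-\tfrac34sq-\tfrac34q+\tfrac5{16}sq=-\tfrac{12}{16}q-\tfrac{7s}{16}q\le-\tfrac5{16}q .$$

In every case $\Delta\le-\frac q4$. $\blacksquare$

**Remark (why probabilities $\frac14,\frac34$).** Replace $\frac12\mathbf 1_F$ by $\rho\mathbf 1_F$ with $0\le\rho\le2$. Then $\Sigma=(-1+\frac32\rho)q$, and $C(v)=2\rho\cdot(-\frac q2)+\rho^2q=-\rho(1-\rho)q$ on $F$. In Case II with $b+c\in F$ we get $\tau=q+\rho A(b+c)=(1-\frac\rho2)q$. So in that case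
$$\Delta=s(4\rho-2)q-\rho(1-\rho)q .$$
The larger of the two values over $s=\pm1$ is $|4\rho-2|q-\rho(1-\rho)q\ge-\frac q4$. Equality holds exactly at $\rho=\frac12$.

## 8. Few random indicators: Theorem 1

The Proposition controls means. Fluctuations are now much smaller than for fair coins, because most edges are not random at all.

**Step 1: concentration.** The purpose is to make one outcome good for all admissible pairs at once. Fix $(T,s)$. Then $X_s(T)$ is a sum over $x\notin T$ of indicators. They are independent, since distinct $x$ involve disjoint sets of edges. The indicator of $x$ is nonconstant only if $x+v\in F$ for some $v\in T$. So at most $3|F|=\frac92q$ indicators are nonconstant. Hoeffding's inequality with $\lambda=\sqrt{13.5\,q\ln q}$ gives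
$$\Pr\bigl(X_s(T)>\mathbb EX_s(T)+\lambda\bigr)\le\exp\left(-\frac{2\lambda^2}{9q/2}\right)=\exp\left(-\frac{4\lambda^2}{9q}\right)=q^{-6}.$$
There are at most $2\binom{q^2}3<q^6/3$ pairs $(T,s)$. So with positive probability no bad event occurs. By the Proposition, some coloring of $K_{q^2}$ satisfies, for every admissible $(T,s)$,
$$X_s(T)\le\frac{q^2}8-\frac q{32}+\lambda.\tag{7}$$

**Step 2: the bound on $r_{n_d}$.** The purpose is to translate (7). A monochromatic triangle of color $s$ is an admissible pair, and its number of extensions is an integer bounded by (7). So it is at most $n_d-1$. The coloring therefore has no monochromatic $K_3+\overline{K}_{n_d}$, and $r_{n_d}\ge q^2+1$. Since $8n_d\le q^2-\frac q4+8\lambda+8$,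
$$r_{n_d}\ge q^2+1\ge 8n_d+\frac q4-8\lambda-7 .$$

**Step 3: part (a).** The purpose is to see when $\frac q4$ beats $8\lambda$. We have $8\lambda/q=\sqrt{864\ln q/q}$, which decreases for $q>e$. At $q=2^{18}=262144$ we have $\ln q<12.48$ and $864\cdot12.48<10783$. So $8\lambda/q<\sqrt{10783/262144}<0.203$. Hence for all $d\ge18$,
$$r_{n_d}-8n_d\ \ge\ 0.047\,q-7\ >\ 12000\ >\ 10 .$$

**Step 4: part (b).** The purpose is to read off the order of the gain. As $d\to\infty$ we have $n_d\to\infty$, $\lambda=o(q)$ and $n_d\sim q^2/8$. Hence
$$\frac{r_{n_d}-8n_d}{\sqrt{n_d}}\ \ge\ \frac{\left(\frac14-o(1)\right)q}{(1+o(1))\,q/\sqrt8}\ \longrightarrow\ \frac{\sqrt8}4=\frac1{\sqrt2}.\qquad\blacksquare$$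

## 9. Deleting random vertices: Theorem 2

Theorem 1 concerns one $n$ for each $d$. To reach other $n$, delete a few vertices from the coloring (7). A random deletion shrinks all extension sets in nearly the same proportion. The tool is the version of Hoeffding's inequality for sampling without replacement (Hoeffding 1963). Let $K$ be a uniformly random $k$-subset of a set of size $N$, with $k\ge1$, and let $E$ be a fixed subset. Then
$$\Pr\left(|E\cap K|<\tfrac kN|E|-t\right)\le e^{-2t^2/k}.$$

Let $\delta=10^{-6}$, fix a coloring satisfying (7), let $0\le k\le\delta q^2/d$ be an integer, and let $K$ be a uniformly random $k$-subset of $V$.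

**Step 1: choose $K$.** The purpose is to have every extension set lose nearly its fair share. For a monochromatic triangle $T$ let $E_T$ be its set of extensions. For $k\ge1$ and $\lambda'=\sqrt{3k\ln q}$,
$$\Pr\left(|E_T\cap K|<\tfrac{k}{q^2}|E_T|-\lambda'\right)\le e^{-2\lambda'^2/k}=q^{-6}.$$
There are fewer than $q^6/6$ triangles, so some $K$ avoids all these events. If $k=0$, take $K=\emptyset$; nothing is needed. Since $\ln q=d\ln2$,
$$\lambda'\le\sqrt{3\cdot\tfrac{\delta q^2}d\cdot d\ln 2}=q\sqrt{3\delta\ln2}<0.0015\,q .$$
The condition $k\le\delta q^2/d$ is there to cancel the factor $d$ in $\ln q$.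

**Step 2: count extensions after deletion.** The purpose is to keep a definite part of the gain $q/32$. Let $p'=q^2-k$. On the remaining $p'$ vertices a surviving monochromatic triangle has $|E_T|-|E_T\cap K|\le\left(1-\frac k{q^2}\right)|E_T|+\lambda'$ extensions. By (7), and since $\left(1-\frac k{q^2}\right)\frac{q^2}8=\frac{p'}8$ and $\frac k{q^2}\le\delta$, this is at most
$$\frac{p'}8-\frac q{32}(1-\delta)+\lambda+0.0015\,q\ \le\ \frac{p'}8-0.029\,q\tag{8}$$
once $d$ is large. Indeed $\frac1{32}(1-\delta)-0.0015>0.0297$, and $\lambda=o(q)$.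

**Step 3: choose $p'$ for a given $n$.** The purpose is to spend the gain. Let $(1-\delta/d)q^2\le8n\le q^2-q/5$, and take $p'=8n+\lfloor q/5\rfloor$. Then $k=q^2-p'$ satisfies $k\ge0$ by the upper bound on $8n$. By the lower bound, $k\le q^2-8n\le\delta q^2/d$. By (8) the number of extensions of any surviving monochromatic triangle is at most
$$n+\frac q{40}-0.029\,q=n-0.004\,q<n .$$
So $K_{p'}$ has a coloring without a monochromatic $K_3+\overline{K}_n$. Since $q\ge\sqrt{8n}$ and $\sqrt8/5>\frac12$,
$$r_n\ge p'+1>8n+\frac q5\ge8n+\frac{\sqrt{8n}}5>8n+\tfrac12\sqrt n .$$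
As $q=2^d$, this is the first claim of Theorem 2.

**Step 4: count the bad $n$.** The purpose is the density statement. Given a large $x$, let $d$ be the largest integer with $4^d\le8x$, so $4^{d+1}>8x$ and $4^d>2x$. Every $n$ in the range of Step 3 satisfies $n\le4^d/8\le x$. The range of $n$ is an interval of length $\frac18\left(\delta4^d/d-2^d/5\right)$. So for large $d$ it contains at least
$$\frac{\delta\,4^d}{16\,d}\ >\ \frac{\delta x}{8d}\ \ge\ \frac\delta8\cdot\frac x{\ln x}$$
integers. The last step uses $d\le\ln(8x)/\ln4\le\ln x$, valid for large $x$ because $\ln 4>1$. For large $x$ each of these $n$ exceeds $400$. Then $\frac12\sqrt n>10$, so $r_n>8n+10$. $\blacksquare$
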